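# Unramified null curves in the quadric threefold on an arbitrary compact Riemann surface

## 1. The theorems and the words in them

Throughout, $W\cong\mathbf C^5$ carries a nondegenerate complex quadratic form $\langle\cdot,\cdot\rangle$ (complex bilinear), $Q^3=\{[p]\in\mathbf P(W):\langle p,p\rangle=0\}$ is the smooth quadric threefold, and $M$ is a compact Riemann surface of genus $g$ with canonical bundle $K$.

**Theorem A.** Every compact Riemann surface has an unramified null curve $M\to Q^3$.

**Theorem B.**

1. Every unramified null curve $\gamma:M\to Q^3$ determines canonically a theta characteristic $S_\gamma$ on $M$ (defined in Section 8).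
2. Let $g\ge 1$. For every $M$ of genus $g$, every theta characteristic $S$ on $M$ and every $d\ge 56g+6$, there is an unramified null curve $\gamma:M\to Q^3$ of degree $d$ with $S_\gamma\cong S$.
3. If $\gamma:M\to Q^3$ is an unramified null curve of degree $d$ which is not a line, then $d\ge \mathrm{gon}(M)+3$.

We now go through the words.

**Definition (null curve).** A nonconstant holomorphic map $\gamma:M\to Q^3$ is a *null curve* if for every local holomorphic lift $f:U\to W\setminus\{0\}$ and every local coordinate $z$ one has $\langle f,f\rangle=0$ and $\langle f',f'\rangle=0$, where $f'=df/dz$. It is *unramified* if it is an immersion, that is, $f\wedge f'\ne0$ everywhere. Its *degree* is $\deg\gamma^*\mathcal O(1)$.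

Differentiating $\langle f,f\rangle=0$ gives $\langle f,f'\rangle=0$. So $f$ and $f'$ span an isotropic subspace, and where $f\wedge f'\neq 0$ the tangent line of $\gamma$ lies in $Q^3$. Such a line is called a *null line*. If $h$ is a nonvanishing holomorphic function, then $\langle hf,hf\rangle=h^2\langle f,f\rangle$. When $\langle f,f\rangle=\langle f,f'\rangle=0$, also $\langle (hf)',(hf)'\rangle=h^2\langle f',f'\rangle$ and $hf\wedge(hf)'=h^2f\wedge f'$. So the conditions do not depend on the lift, and a change of coordinate only multiplies $f'$ by a nonvanishing function.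

All nondegenerate quadratic forms on $\mathbf C^5$ are equivalent, so we may and do take
$$\langle X,X\rangle=X_0X_4-X_1X_3+X_2^2 .$$

Three examples on $\mathbf P^1$ show the range. The map $z\mapsto[1:z:0:0:0]$ is an unramified null curve: every monomial of the form vanishes on $f$ and on $f'=(0,1,0,0,0)$, and the map is an isomorphism onto a line. The conic $f=(1,0,z,0,-z^2)$ lies in $Q^3$, but $f'=(0,0,1,0,-2z)$ has $\langle f',f'\rangle=1$, so it is not null. The map $z\mapsto[1:z^2:0:0:0]$ is null but ramified at $z=0$.

The third example shows where the difficulty lies. Every $M$ has a nonconstant meromorphic function, and composing it with a null line gives a null curve on $M$; but for $g\ge1$ this curve is always ramified, since an unramified map $M\to\mathbf P^1$ is a covering of a simply connected space. The content of Theorem A is in the word *unramified*.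

**Definition (theta characteristic).** A *theta characteristic* on $M$ is a holomorphic line bundle $S$ with $S^2\cong K$.

It has degree $g-1$. One exists: take a line bundle $L$ of degree $g-1$; then $KL^{-2}$ has degree $0$, and since the Jacobian is a divisible group, $KL^{-2}\cong R^2$ for some $R$, so $S=LR$ works. On $\mathbf P^1$ the only one is $\mathcal O(-1)$. On a complex torus $K$ is trivial and the theta characteristics are the line bundles $S$ with $S^2$ trivial, for instance the trivial bundle. Whenever we use $S$ we fix an isomorphism $S^2\cong K$. Then the product of two sections of $S$ is a differential, and near any point with coordinate $z$ there is a frame $\sigma$ of $S$ with $\sigma^2=dz$, because nonvanishing functions on a disc have square roots.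

**Definition (gonality).** $\mathrm{gon}(M)$ is the least degree of a nonconstant holomorphic map $M\to\mathbf P^1$.

It is $1$ for $\mathbf P^1$ and $2$ in genus one.

For rational curves, write $\mathcal M_d(0)$ for the moduli space of unramified null curves of degree $d$ and genus $0$. It is known that $\mathcal M_1(0)=\mathbf P^3$, that $\mathcal M_d(0)=\varnothing$ for $d=2,3,5,7$, that $\mathcal M_4(0)$ and $\mathcal M_6(0)$ are nonempty, and that $\mathcal M_d(0)\ne\varnothing$ for all $d\ge8$. None of this is used below.

*Remark.* For general $M$ one has $\mathrm{gon}(M)=\lfloor (g+3)/2\rfloor$ (Brill–Noether theory). So by Theorem B(3) a degree bound valid for all $M$ must grow at least linearly in $g$. No claim is made that $56$ is sharp, and this remark is not used below.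

For $g=0$ the null line above proves Theorem A. For $g\ge1$ Theorem A follows from the existence part of Theorem B(2), which takes up Sections 2–7.

## 2. Null curves from two spinors

The purpose of this section is to replace the null condition by something that we can solve. On the part of $Q^3$ where $X_0\ne0$ we normalize $X_0=1$ and write $X=(1,u,y,v,w)$; the equation of $Q^3$ says $w=uv-y^2$. Then $\langle X',X'\rangle=-u'v'+y'^2$, so nullity means $du\,dv=dy^2$. The obvious way to satisfy this is
$$s_1^2=du,\qquad s_1s_2=dy,\qquad s_2^2=dv \tag{1}$$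
with two meromorphic sections $s_1,s_2$ of a theta characteristic. The null condition then holds automatically; what remains is that the three differentials must be exact, and that the resulting curve must be immersed. The next statement reads immersion off from the orders of $s_1,s_2$.

**Proposition 1.** Let $S^2\cong K$ and let $s_1,s_2$ be meromorphic sections of $S$, $s_1\not\equiv0$, satisfying (1) for meromorphic functions $u,y,v$ on $M$. Then $\gamma=[X]$ with
$$X=(1,u,y,v,uv-y^2) \tag{2}$$
extends to a null curve $M\to Q^3$. Let $m_x$ be the pole order of the vector $X$ at $x$. Then $\gamma$ is an immersion at $x$ in each of the following cases, with the stated $m_x$: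

* (a) $s_1,s_2$ are holomorphic at $x$ and not both zero; $m_x=0$.
* (b) one of $s_1,s_2$ has a pole of order $n\ge2$ at $x$, the other is holomorphic and nonzero at $x$; $m_x=2n-1$.
* (c) one of $s_1,s_2$ has a pole of order $n\ge2$ at $x$, the other a simple pole; $m_x=2n$.

If every $x\in M$ falls under (a)–(c), then $\gamma$ is unramified of degree $\sum_xm_x$.

*Proof.* A meromorphic map from a curve to $\mathbf P^4$ extends holomorphically. The image lies in $Q^3$, and $\gamma$ is nonconstant because $u$ is. At generic points $\langle X',X'\rangle=-(u'v'-y'^2)=0$ by (1), so $\gamma$ is null by continuity. The vector $X$ is a meromorphic section of $\gamma^*\mathcal O(-1)$ without zeros in the sense that at $x$ it is $z^{-m_x}$ times a nonvanishing holomorphic vector ($X_0=1$ gives $m_x\ge0$); its divisor is $-\sum m_xx$, so $\deg\gamma=\sum m_x$.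

Now fix $x$, a coordinate $z$ centred at $x$, and a frame $\sigma$ with $\sigma^2=dz$. Exchanging $(s_1,u)$ with $(s_2,v)$ exchanges $X_1$ and $X_3$, which preserves the form, so we may assume that the pole of order $n$ belongs to $s_1$. A subscript $0$ on $A,B$ denotes the value at $z=0$.

*Case (a).* The differentials in (1) are holomorphic at $x$, so $X$ is holomorphic there, with first entry $1$. The vector $X'$ has first entry $0$ and its next three entries are the coefficients of $(s_1^2,s_1s_2,s_2^2)\ne0$. So $X\wedge X'\neq0$.

*Case (b).* Write $s_1=z^{-n}A\sigma$, $s_2=B\sigma$ with $A_0B_0\ne0$. Integrating $du=z^{-2n}A^2dz$, $dy=z^{-n}AB\,dz$, $dv=B^2dz$ gives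
$$u=z^{1-2n}(u_0+\cdots),\ u_0=\tfrac{-A_0^2}{2n-1};\qquad y=z^{1-n}(y_0+\cdots),\ y_0=\tfrac{-A_0B_0}{n-1};\qquad v=v(0)+B_0^2z+\cdots .$$
Dividing $X$ by $u$ gives
$$\big(O(z^{2n-1}),\ 1,\ O(z^n),\ O(z^{2n-1}),\ v-y^2/u\big).$$
Here $y^2/u=z\,(y_0^2/u_0+\cdots)$, so this vector is holomorphic, and $m_x=2n-1$ is the pole order of $u$. Its second entry is constantly $1$, and the derivative of the last entry at $0$ is
$$B_0^2-\frac{y_0^2}{u_0}=B_0^2\Big(1+\frac{2n-1}{(n-1)^2}\Big)=B_0^2\,\frac{n^2}{(n-1)^2}\ne0 .$$
So $f=X/u$ satisfies $f\wedge f'\ne0$ at $0$.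

*Case (c).* Write $s_1=z^{-n}A\sigma$, $s_2=z^{-1}B\sigma$ with $A_0B_0\ne0$. Then
$$u\sim\tfrac{-A_0^2}{2n-1}z^{1-2n},\qquad y\sim\tfrac{-A_0B_0}{n}z^{-n},\qquad v\sim-B_0^2z^{-1},$$
so $uv-y^2=z^{-2n}(w_0+\cdots)$ with
$$w_0=A_0^2B_0^2\Big(\frac1{2n-1}-\frac1{n^2}\Big)=A_0^2B_0^2\,\frac{(n-1)^2}{n^2(2n-1)}\neq0 .$$
Dividing $X$ by $uv-y^2$ gives the vector $\big(O(z^{2n}),\ cz+\cdots,\ O(z^n),\ O(z^{2n-1}),\ 1\big)$ with $c\ne0$. It is holomorphic, so $m_x=2n$; its last entry is constantly $1$ and its second entry has nonzero derivative, so again $f\wedge f'\ne0$. $\square$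

**Rational curves by hand.** On $\mathbf P^1$ let $\sigma^2=dz$. Since $dz$ has no zeros on $\mathbf C$ and a double pole at $\infty$, the section $\sigma$ is nowhere zero on $\mathbf C$ and has a simple pole at $\infty$. For an integer $k\ge1$ take $s_1=z^k\sigma$, $s_2=\sigma$. Every polynomial differential is exact on $\mathbf P^1$, and
$$u=\frac{z^{2k+1}}{2k+1},\qquad y=\frac{z^{k+1}}{k+1},\qquad v=z,\qquad uv-y^2=\frac{k^2}{(2k+1)(k+1)^2}\,z^{2k+2}.$$
On $\mathbf C$ we have $s_2\neq0$: case (a). At $\infty$, $s_1$ has a pole of order $k+1\ge2$ and $s_2$ a simple pole: case (c). So we get an unramified null curve of degree $2k+2$. For $k=1$ it is $[1:\frac{z^3}3:\frac{z^2}2:z:\frac{z^4}{12}]$, a rational normal quartic, and $d=4=\mathrm{gon}(\mathbf P^1)+3$, so the bound in Theorem B(3) is attained here.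

*Remark (unequal poles of order at least two).* Suppose $s_1$ and $s_2$ have poles of orders $n>k\ge2$ at $x$, with leading coefficients $A_0,B_0$. Integrating as above, $uv-y^2$ has leading term
$$A_0^2B_0^2\Big(\frac1{(2n-1)(2k-1)}-\frac1{(n+k-1)^2}\Big)z^{2-2n-2k},$$
and the bracket is nonzero because $(n+k-1)^2-(2n-1)(2k-1)=(n-k)^2$. Dividing $X$ by $uv-y^2$ gives last entry $1$ and other entries of orders $2n+2k-2$, $2k-1$, $n+k-1$, $2n-1$, all at least $3$. So $\gamma$ is ramified at $x$. Equal orders are different. The replacement $s_2\mapsto s_2-cs_1$ with $c$ constant changes $(u,y,v)$ to $(u,\,y-cu,\,v-2cy+c^2u)$ and leaves $uv-y^2$ unchanged, so it acts on $X$ by a linear isometry, and a suitable $c$ lowers the pole order of $s_2$. For instance $s_1=z\sigma$, $s_2=(1+z)\sigma$ on $\mathbf P^1$ both have double poles at $\infty$, and $c=1$ turns this pair into the quartic just found. In the construction below we shall keep the two large poles at two different points.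

## 3. Solving by counting, and what counting cannot see

From now on $g\ge1$ until the end of Section 7. We need $s_1,s_2$ with $s_1^2,s_1s_2,s_2^2$ exact. A standard tool for homogeneous equations is:

* **(Q)** Fewer than $m$ homogeneous polynomials of positive degree on $\mathbf C^m$ have a common zero $\ne0$.

For example, two conics in $\mathbf P^2$ always meet. A differential with a single pole has zero residue, so its class lies in $H^1(M;\mathbf C)\cong\mathbf C^{2g}$, and exactness of a quadratic expression is $2g$ homogeneous quadratic equations.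

The first attempt is therefore: fix a point $p$, a large $m$ and $V=H^0(S(mp))$, and solve the $6g$ quadratic equations $[s_1^2]=[s_1s_2]=[s_2^2]=0$ on $V\oplus V$ by (Q). This gives a nonzero solution but no usable one. If $s$ satisfies $[s^2]=0$, then all pairs $(as,bs)$ with constants $a,b$ are solutions, and nothing in (Q) says that its solution is not one of these.

So one proceeds in order. First find $s_1$ by (Q). Then $[s_1t]=0$ is a *linear* condition on $t$; impose it, and solve $[t^2]=0$ by (Q) in the remaining space, allowing $t$ a pole at a second point $q$ so that $t$ is independent of $s_1$. Exactness is now achieved, and this is the point where counting stops. Let $Z$ be the zero set of $s_1$. By Proposition 1 we need $t(x)\ne0$ for all $x\in Z$, and prescribed pole orders at $p$ and $q$. These are open conditions, and (Q) only produces some point of a projective variety. Indeed, add the linear conditions $t|_Z=0$ to the count: if the space is large enough, (Q) still gives a solution, and this one is bad at every point of $Z$. Counting cannot distinguish good solutions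 from bad ones.

The way past this is to choose the bad solution on purpose and to deform it. Let $\beta$ be a solution vanishing on all of $Z$, and look for $s_2=\beta+\epsilon(s_0+\tau)$ with $\epsilon$ small, where $s_0$ has nonzero values on $Z$ and $\tau$ is a correction vanishing on $Z$. The values of $s_2$ on $Z$ are then exactly $\epsilon s_0|_Z$, nonzero for every $\epsilon\ne0$. The condition $[s_2^2]=0$ becomes, after division by $\epsilon$,
$$2[\beta(s_0+\tau)]+\epsilon[(s_0+\tau)^2]=0 ,$$
and the implicit function theorem solves this for $\tau$ near $\epsilon=0$, provided that $\tau\mapsto[\beta\tau]$ is onto $H^1(M;\mathbf C)$ even when $\tau$ is restricted by all the linear conditions ($[s_1\tau]=0$, $\tau|_Z=0$, and one at $p$). Proving this surjectivity is the heart of the matter (Lemma 2).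

## 4. The first spinor

Fix $M$, a theta characteristic $S$, and a point $p\in M$ with a centred coordinate $z$ and a frame $\sigma$ of $S$ near $p$ with $\sigma^2=dz$. For a meromorphic section $t=(\sum_jc_j(t)z^j)\sigma$ near $p$ we write $c_j(t)$ for its coefficients.

**Choice of $s_1$.** By Riemann–Roch, $\dim H^0(S((2g+1)p))\ge (g-1)+(2g+1)-g+1=2g+1$. For $s$ in this space $s^2$ has no pole off $p$, so zero residue, and $[s^2]=0$ is $2g$ homogeneous quadratic equations. By (Q) there is a solution $s_1\ne0$. Then $s_1^2=du$ with $u$ meromorphic, nonconstant and holomorphic off $p$. So $u$ has a pole at $p$, and hence so does $s_1$. Let $n\ge1$ be the pole order of $s_1$ at $p$. Then $u$ has a pole of order $2n-1$, so $\deg u=2n-1$. This is not $1$ because $g\ge1$. Therefore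
$$2\le n\le 2g+1 .$$
Let $Z$ be the zero set of $s_1$. Then $p\notin Z$ and, counting zeros, $|Z|\le\deg S+n=g-1+n\le3g$. Choose $q\notin Z\cup\{p\}$.

**Genus one by hand.** Let $M=\mathbf C/\Lambda$, $S$ trivial, $\sigma^2=dz$, $p=0$. Then $H^0(S(3p))$ is spanned by $1,\wp,\wp'$ (times $\sigma$). The classes $[dz],[\wp\,dz]$ are independent, because a primitive of a combination would be an elliptic function with at most one simple pole, hence constant; so they form a basis of $H^1(M;\mathbf C)$. From $\wp''=6\wp^2-\frac{g_2}2$ we get $\wp^2\equiv\frac{g_2}{12}$ modulo derivatives. From $\wp'^2=4\wp^3-g_2\wp-g_3$ and $(\wp^2)''=20\wp^3-3g_2\wp-2g_3$ we get $\wp'^2\equiv-\frac25g_2\wp-\frac35g_3$. The products $\wp'$ and $\wp\wp'$ are derivatives. So for $s=(a+b\wp+c\wp')\sigma$,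
$$[s^2]=\Big(a^2+\tfrac{g_2}{12}b^2-\tfrac35g_3c^2\Big)[dz]+\Big(2ab-\tfrac25g_2c^2\Big)[\wp\,dz],$$
and $[s^2]=0$ is the intersection of two conics. If $g_2=0$, one solution is $s_1=\wp\sigma$ with $u=\wp'/6$: here $n=2$, $\deg u=3$, and $Z$ consists of two points, since at a zero of $\wp$ we have $\wp'^2=-g_3\ne0$. If $g_2\ne0$, then $c=0$ would force $ab=0$ and $a^2+\frac{g_2}{12}b^2=0$, so $a=b=0$. So $c\ne0$, and $n=3=2g+1$ for every solution.

## 5. The space for the second spinor, and a solution that vanishes on $Z$

**The spaces $T_N$.** We let $s_2$ have its large pole at $q$. At $p$, where $s_1$ has a pole of order $n\ge2$, Proposition 1 allows $s_2$ to be holomorphic and nonzero (case (b)) or to have a simple pole (case (c)). The two options will give even and odd degrees. Let $\nu\in\{0,1\}$ and put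
$$T^0_N=H^0(S(Nq)),\qquad T^1_N=\{t\in H^0(S(Nq+p)):c_0(t)=0\},\qquad \ell_p(t)=c_{-\nu}(t)\ \text{ for }t\in T_N:=T_N^\nu .$$
Clearly $T_N\subset T_{N+1}$.

*Dimension.* Riemann–Roch gives $\dim H^0(S(Nq))\ge N$ and $\dim H^0(S(Nq+p))\ge N+1$, so $\dim T_N\ge N$ always. For $N\ge g+1$ equality holds. Indeed $\deg S(Nq-p)=g+N-2\ge2g-1$, so $H^1$ of $S(Nq-p)$, $S(Nq)$ and $S(Nq+p)$ vanishes, and the two dimensions are exactly $N$ and $N+1$. Moreover, by $H^1(S(Nq-p))=0$, some section of $S(Nq)\subset S(Nq+p)$ is nonzero at $p$, so the condition $c_0=0$ is nontrivial.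

*Residues.* For $t,t'\in T_N$ the differential $tt'$ has zero residue at $p$: this is clear for $\nu=0$, and for $\nu=1$ the residue is $c_{-1}(t)c_0(t')+c_0(t)c_{-1}(t')=0$ (this is why $c_0=0$ was imposed). By the residue theorem it has zero residue at $q$ too. Let
$$H'=H^1(M\setminus\{p,q\};\mathbf C),\qquad\dim H'=2g+1 .$$
A meromorphic differential with poles in $\{p,q\}$ has a class in $H'$; if its residues vanish, the class lies in $H^1(M;\mathbf C)\subset H'$. So $[tt']\in H^1(M;\mathbf C)$. If the class in $H'$ is zero, the differential is $dh$ with $h$ meromorphic on $M$.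

*Linear conditions.* Define
$$\Lambda:T_N\to H',\quad\Lambda(t)=[s_1t];\qquad E:T_N\to\bigoplus_{x\in Z}S_x\oplus\mathbf C,\quad E(t)=\big((t(x))_{x\in Z},\,\ell_p(t)\big).$$

**Choice of $\beta$.** Let $N_0=7g+3$. Since $|Z|\le3g$, the kernel of $\Lambda\oplus E$ on $T_{N_0}$ has dimension at least
$$7g+3-(2g+1)-(3g+1)=2g+1 .$$
By (Q) it contains $\beta\ne0$ with $[\beta^2]=0$ in $H^1(M;\mathbf C)\cong\mathbf C^{2g}$. We collect its properties.

* $\beta$ is holomorphic off $q$ and vanishes at $p$ and on $Z$. This is $E(\beta)=0$, together with $c_0(\beta)=0$ when $\nu=1$.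
* $\beta$ has a pole at $q$, of order at most $N_0$. Indeed $\beta^2=dh$ with $h$ nonconstant and holomorphic off $q$.
* $\beta$ and $s_1$ are linearly independent, since $s_1$ has no pole at $q$.

## 6. Surjectivity through a Wronskian

**Lemma 2.** Put $N_1=N_0+19g-1=26g+2$. For every $N\ge N_1$ the linear map
$$T_N\to H^1(M;\mathbf C)\oplus H'\oplus\Big(\bigoplus_{x\in Z}S_x\oplus\mathbf C\Big),\qquad t\mapsto([\beta t],\Lambda(t),E(t)),$$
is surjective.

### Tools

**(PD)** If $X$ is a compact Riemann surface minus a finite set, then $([\alpha],[\eta])\mapsto\int_X\alpha\wedge\eta$ is a perfect pairing $H^1_c(X;\mathbf C)\times H^1(X;\mathbf C)\to\mathbf C$ of finite-dimensional spaces (de Rham cohomology).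

*Example.* Let $X=\mathbf P^1\setminus\{0,\infty\}$, and let $\chi$ be smooth, equal to $1$ near $0$ and to $0$ near $\infty$. Then $d\chi$ has compact support in $X$ and $\int d\chi\wedge\frac{dz}z=-2\pi i$ by Stokes' theorem outside a small disc about $0$. So $d\chi$ represents a nonzero class: it is exact, but not the differential of a function with compact support. This phenomenon returns in Step 4.

**Serre duality.** For a holomorphic line bundle $B$ on $M$, a smooth $B$-valued $(0,1)$-form $\theta$ is $\bar\partial r$ for a smooth section $r$ of $B$ if and only if $\int_M\theta\wedge t=0$ for all $t\in H^0(KB^{-1})$.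

**Wronskians.** For three local sections $f_i\sigma$ of $S$, with $\sigma$ a local frame and $z$ a coordinate, put $\mathrm{Wr}=\det(f_i^{(j)})_{1\le i\le3,\,0\le j\le2}$. For instance $f=(1,z,z^2)$ gives $\mathrm{Wr}=2$.

* **(W1)** $\mathrm{Wr}$ is a section of $S^3K^3$. Changing the frame replaces $f_i$ by $hf_i$, and changing the coordinate to $\zeta$ replaces $\frac d{dz}$ by $\frac{dz}{d\zeta}\frac{d}{dz}$. Both act on the matrix by triangular column operations, with diagonals $(h,h,h)$ and $(1,\frac{dz}{d\zeta},(\frac{dz}{d\zeta})^2)$. So $\mathrm{Wr}$ is multiplied by $h^3$, respectively $(\frac{dz}{d\zeta})^3$.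
* **(W2)** If the $f_i$ are meromorphic at $x$, then $\mathrm{ord}_x\mathrm{Wr}\ge\sum\mathrm{ord}_xf_i-3$. Each term of the determinant is a product in which derivatives of orders $0,1,2$ occur once each, and each differentiation lowers the order by at most one.
* **(W3)** On a connected Riemann surface, if $f_1,f_2,f_3$ are holomorphic sections of a line bundle with $\mathrm{Wr}(f_1,f_2,f_3)\equiv0$ and $f_2,f_3$ linearly independent, then $f_1=af_2+bf_3$ with constants $a,b$. *Proof:* $f_2f_3'-f_2'f_3=-f_3^2(f_2/f_3)'\not\equiv0$, since otherwise $f_2/f_3$ would be constant. On a small disc where it has no zero, expanding $\mathrm{Wr}(y,f_2,f_3)=0$ gives a second-order linear equation for $y$ whose leading coefficient $f_2f_3'-f_2'f_3$ has no zeros. Its solution space is two-dimensional with basis $f_2,f_3$. Since $f_1$ is a solution, $f_1=af_2+bf_3$ there, hence everywhere by the identity theorem.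

### How the argument runs

A functional that annihilates the image gives, by Serre duality, a $\bar\partial$-equation on $M$. Its solution can be corrected to a *holomorphic* section of $S$ that is multivalued, with monodromy adding multiples of $\beta$ and $s_1$. The Wronskian of this section with $\beta$ and $s_1$ does not see such monodromy. So it is a single-valued section of the fixed bundle $S^3K^3$, and it vanishes at $q$ to an order that grows with $N$. For large $N$ it must be zero.

### Proof of Lemma 2

Let $(\lambda,\mu,(b_x),b_p)$ be a linear functional annihilating the image: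
$$\lambda[\beta t]+\mu[s_1t]+\sum_{x\in Z}b_x(t(x))+b_p\ell_p(t)=0\qquad\text{for all }t\in T_N. \tag{3}$$
We show that it is zero.

**Step 1 (from the functional to a $\bar\partial$-equation).** The aim is to represent $\lambda,\mu$ by forms and to test (3) on sections that vanish so strongly that the terms with $b_x,b_p$ disappear.

By (PD), $\lambda[\eta]=\int_M\alpha_0\wedge\tilde\eta$ with $\alpha_0$ a closed smooth $1$-form on $M$ and $\tilde\eta$ any smooth closed representative of the class. Likewise $\mu[\eta]=\int\alpha_1\wedge\eta$ with $\alpha_1$ closed and compactly supported in $M\setminus\{p,q\}$. Subtract forms $d(\chi f)$, where $f$ is a local primitive and $\chi$ a cutoff supported in a small disc and equal to $1$ near its centre: around $p$, $q$ and the points of $Z$ for $\alpha_0$, around the points of $Z$ for $\alpha_1$. This does not change the classes in $H^1(M)$, respectively $H^1_c(M\setminus\{p,q\})$. So we may assume that $\alpha_0,\alpha_1$ vanish near $p$, $q$ and $Z$.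

If $\eta$ is meromorphic with poles in $\{p,q\}$ and zero residues, a smooth representative $\tilde\eta$ of its class is obtained by subtracting $d(\chi h)$, with $h$ a local meromorphic primitive and $\chi$ a cutoff, inside discs where $\alpha_0=0$. Hence $\lambda[\eta]=\int_M\alpha_0\wedge\eta$ as well.

Identify $Z$ with the reduced divisor $\sum_{x\in Z}x$, and let $T^\circ=H^0(S(Nq-np-Z))$. Since $n\ge2$, a section in $T^\circ$ has $c_{-1}=c_0=0$ at $p$. So $T^\circ\subset T_N$, and $E=0$ on $T^\circ$. Hence (3) gives
$$\int_M\theta\wedge t=0\quad\text{for }t\in T^\circ,\qquad\theta:=(0,1)\text{-part of }\alpha_0\beta+\alpha_1s_1 ,$$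
because $\beta t$ and $s_1t$ are of type $(1,0)$ and see only the $(0,1)$-parts of $\alpha_0,\alpha_1$. The form $\theta$ is smooth, since $\alpha_0,\alpha_1$ vanish near the poles of $\beta$ and $s_1$. It vanishes near $p,q,Z$, so it is also a smooth $(0,1)$-form with values in $B=S(np+Z-Nq)$. Since $KB^{-1}=S(Nq-np-Z)$, Serre duality gives a smooth section $r$ of $B$ with $\bar\partial r=\theta$. Viewed as a section of $S$, $r$ is smooth off $p$ and $Z$. Near $p,q,Z$ it is meromorphic, of order $\ge N$ at $q$, $\ge-n$ at $p$, and $\ge-1$ at the points of $Z$.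

**Step 2 (a holomorphic section with monodromy).** The aim is to remove the right-hand side $\theta$, at the price of passing to a covering. Let $M^*=M\setminus(\{p,q\}\cup Z)$, with universal cover $\pi:\tilde M\to M^*$. Let $D_q$ be a small disc about $q$ on which $\alpha_0=\alpha_1=0$, and let $\tilde U$ be a component of $\pi^{-1}(D_q\setminus q)$. Write $\pi^*\alpha_i=df_i$ with $f_i=0$ on $\tilde U$; this is possible because $f_i$ is constant on $\tilde U$. Put
$$\hat r=\pi^*r-f_0\,\pi^*\beta-f_1\,\pi^*s_1 .$$
Since $\beta,s_1$ are holomorphic on $M^*$, $\bar\partial\hat r=\pi^*\theta-(\pi^*\alpha_0)^{0,1}\pi^*\beta-(\pi^*\alpha_1)^{0,1}\pi^*s_1=0$. For a deck transformation $\delta$ we have $f_i\circ\delta=f_i+a_i(\delta)$ with constants $a_i(\delta)$, so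
$$\delta^*\hat r=\hat r-a_0(\delta)\,\pi^*\beta-a_1(\delta)\,\pi^*s_1. \tag{4}$$

**Step 3 (the Wronskian forces $\hat r=0$).** By (4) and alternation, $w=\mathrm{Wr}(\hat r,\pi^*\beta,\pi^*s_1)$ is invariant under deck transformations, so by (W1) it is a holomorphic section of $S^3K^3$ over $M^*$. Near a puncture the $\alpha_i$ vanish, so the $f_i$ are constant on each component of the preimage of a small punctured disc. There $w=\mathrm{Wr}(r,\beta,s_1)$. Hence $w$ is meromorphic on $M$, and by (W2)
$$\begin{aligned}\mathrm{ord}_qw&\ge N-N_0+0-3,\\ \mathrm{ord}_pw&\ge-n+1-n-3=-2n-2,\\ \mathrm{ord}_xw&\ge-1+1+1-3=-2\qquad(x\in Z).\end{aligned}$$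
Here we used that $\beta$ vanishes at $p$ and on $Z$. If $w\not\equiv0$, then, since $\deg S^3K^3=3(g-1)+6(g-1)=9(g-1)$,
$$9(g-1)\ge(N-N_0-3)-(2n+2)-2|Z| .$$
With $n\le2g+1$ and $|Z|\le3g$ this gives
$$N\le N_0+9g-4+2n+2|Z|\le N_0+9g-4+(4g+2)+6g=N_0+19g-2<N_1,$$
a contradiction. Thus $w\equiv0$. By (W3) on the connected surface $\tilde M$, $\hat r=a\,\pi^*\beta+b\,\pi^*s_1$ with $a,b\in\mathbf C$. On $\tilde U$ we have $f_0=f_1=0$, so $\hat r=\pi^*r$ there, and $r=a\beta+bs_1$ on $D_q\setminus q$. At $q$ the section $r$ has order $\ge N\ge1$, $\beta$ has negative order, and $s_1$ has order $0$. So $a=0$ (no pole on the left), then $b=0$, and $\hat r=0$.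

**Step 4 (the functional is zero).** By (4), $a_0(\delta)\beta+a_1(\delta)s_1=0$. Since $\beta,s_1$ are linearly independent, $a_0=a_1=0$ for all $\delta$. Therefore the $f_i$ descend: $\alpha_i=dF_i$ on $M^*$ with $F_i$ locally constant near $p,q,Z$ and $F_i=0$ near $q$. So $F_i$ extends smoothly to $M$.

*$\lambda=0$:* $\lambda[\eta]=\int_MdF_0\wedge\tilde\eta=\int_Md(F_0\tilde\eta)=0$ for all classes.

*What is left of $\mu$:* Let $F_1\equiv\kappa$ near $p$. If $\kappa=0$, then $F_1$ has compact support in $M\setminus\{p,q\}$, so $\alpha_1$ represents $0$ in $H^1_c$ and $\mu=0$. In general, for $\eta$ meromorphic with poles in $\{p,q\}$, Stokes' theorem on the complement of small discs gives $\mu[\eta]=\int dF_1\wedge\eta=-2\pi i\kappa\,\mathrm{Res}_p\eta$. So (3) becomes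
$$-2\pi i\kappa\,\mathrm{Res}_p(s_1t)+\sum_{x\in Z}b_x(t(x))+b_p\ell_p(t)=0\qquad\text{for all }t\in T_N. \tag{5}$$

*Prescribing jets:* Since $N\ge N_1\ge6g+1\ge g+n+|Z|$, we have $\deg S(Nq-np-Z)=g-1+N-n-|Z|\ge2g-1$, so $H^1(S(Nq-np-Z))=0$. Hence there are sections $t$ of $S(Nq+\nu p)$ with arbitrarily prescribed coefficients $c_{-\nu}(t),\dots,c_{n-1}(t)$ at $p$ and arbitrarily prescribed values on $Z$.

*$\kappa=0$:* Take $t|_Z=0$, $c_{n-1}(t)=1$, and $c_j(t)=0$ for $j<n-1$. Since $n-1\ge1$, we have $c_0(t)=0$, so $t\in T_N$, and $\ell_p(t)=0$. As $s_1$ has pole order exactly $n$ at $p$, $\mathrm{Res}_p(s_1t)=c_{-n}(s_1)\ne0$. So (5) gives $\kappa=0$, and $\mu=0$.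

*$b_x=0$ and $b_p=0$:* Prescribe a nonzero value at one point of $Z$, or a nonzero $\ell_p$ (with $c_0=0$ if $\nu=1$), and zero for the other components of $E$. Then (5) gives that the corresponding $b_x$ or $b_p$ is zero. $\square$

## 7. Deforming the bad solution: existence and degrees

Fix any $N\ge N_1+1$. Note that $\beta\in T_{N_0}\subset T_{N_1}\subset T_N$.

**Step 1 (a space of corrections).** We need room to correct $[s_2^2]$ without disturbing the linear conditions. By Lemma 2 at level $N_1$, the map $t\mapsto[\beta t]$ sends $T_{N_1}\cap\ker(\Lambda\oplus E)$ onto $H^1(M;\mathbf C)$. So there is a subspace $U\subset T_{N_1}\cap\ker(\Lambda\oplus E)$ on which $\tau\mapsto[\beta\tau]$ is an isomorphism $U\to H^1(M;\mathbf C)$.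

**Step 2 (a direction that is good at $Z$, $p$ and $q$).** We claim that there is $s_0\in T_N$ with $\Lambda(s_0)=0$, all components of $E(s_0)$ nonzero, and pole order exactly $N$ at $q$. By Lemma 2, some element of $T_{N_1}$ has the first two properties. By Lemma 2 at the levels $N-1$ and $N$ (both $\ge N_1$), $\Lambda\oplus E$ is onto the same target from $T_{N-1}$ and from $T_N$. Since $\dim T_N=\dim T_{N-1}+1$, its kernel in $T_N$ has one dimension more than in $T_{N-1}$. So the kernel contains an element of $T_N\setminus T_{N-1}$, that is, one with pole order exactly $N$ at $q$. The sum of the two elements has all three properties, because the first has pole order at most $N_1<N$ at $q$.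

**Step 3 (implicit function theorem).** Consider
$$G:\mathbf C\times U\to H^1(M;\mathbf C),\qquad G(\epsilon,\tau)=2[\beta(s_0+\tau)]+\epsilon[(s_0+\tau)^2].$$
The map $G(0,\cdot)$ is affine with linear part $\tau\mapsto 2[\beta\tau]$, so it is an affine isomorphism. It has a unique zero, and there the derivative in $\tau$ is invertible. So there is a holomorphic $\tau(\epsilon)$ near $\epsilon=0$ with $G(\epsilon,\tau(\epsilon))=0$. For small $\epsilon\ne0$ set
$$s_2=\beta+\epsilon\,(s_0+\tau(\epsilon))\in T_N .$$

**Step 4 (checking Proposition 1).**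

* *Exactness.* $[s_2^2]=[\beta^2]+\epsilon\,G(\epsilon,\tau(\epsilon))=0$. Also $[s_1s_2]=\Lambda(s_2)=0$ in $H'$, since $\beta$, $s_0$ and $\tau(\epsilon)$ are in $\ker\Lambda$. All poles lie in $\{p,q\}$, so $s_1^2=du$, $s_1s_2=dy$, $s_2^2=dv$ with $u,y,v$ meromorphic on $M$.
* *At $Z$ and $p$.* $E(s_2)=\epsilon E(s_0)$, so $s_2\ne0$ at every point of $Z$. At $p$, $s_2$ is holomorphic and nonzero if $\nu=0$, and has a simple pole if $\nu=1$.
* *At $q$.* $s_2$ has a pole of order exactly $N$, since $\beta,\tau(\epsilon)\in T_{N_1}$ and $N>N_1$. And $s_1$ is holomorphic and nonzero at $q$.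

So at points off $p,q$ both spinors are holomorphic, and $s_1(x)=0$ implies $x\in Z$, hence $s_2(x)\ne0$: case (a). At $q$ we have case (b) with pole order $N$. At $p$, where $s_1$ has a pole of order $n\ge2$, we have case (b) if $\nu=0$ and case (c) if $\nu=1$. By Proposition 1, $\gamma=[1:u:y:v:uv-y^2]$ is an unramified null curve. This proves Theorem A.

**Step 5 (degrees).** The degree is
$$d=(2N-1)+(2n-1)=2N+2n-2\ \ (\nu=0),\qquad d=(2N-1)+2n=2N+2n-1\ \ (\nu=1).$$
Here $N\ge26g+3$ is arbitrary, and $n\le2g+1$ is fixed, since $s_1$ was chosen before $\nu$ and $N$. With $\nu=0$ every even $d\ge2(26g+3)+2(2g+1)-2=56g+6$ occurs. With $\nu=1$ every odd $d\ge56g+7$ occurs. So every $d\ge56g+6$ occurs. The theta characteristic $S$ was arbitrary. To finish Theorem B(2) we must still define $S_\gamma$ and show $S_\gamma\cong S$. $\blacksquare$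

## 8. The variety of null lines is $\mathbf P^3$, and the theta characteristic $S_\gamma$

**Step 1 (null lines in coordinates).** The aim is to identify the variety $\mathcal N$ of null lines, with its Plücker embedding, as a Veronese image of $\mathbf P^3$. In the Plücker coordinates $(01,02,03,04,12,13,14,23,24,34)$ define $\Phi:\mathbf C^4\to\Lambda^2W$ by
$$\Phi(a,b,c,e)=(a^2,\ ab,\ b^2,\ bc-ae,\ ac,\ bc+ae,\ c^2,\ be,\ ce,\ e^2).$$
Its ten entries form a basis of the quadrics in $a,b,c,e$, so up to a linear isomorphism $\Phi$ is the Veronese map. In particular $\Phi^{-1}(0)=0$, and $\Phi$ embeds $\mathbf P^3$.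

A null line not contained in $\{X_0=0\}$ contains a point $X=(1,u,y,v,w)$, $w=uv-y^2$, and a vector $\xi\neq0$ with $\xi_0=0$. Isotropy of $\xi$ gives $\xi_1\xi_3=\xi_2^2$, so $(\xi_1,\xi_2,\xi_3)=(a^2,ab,b^2)$ for some $a,b$. Orthogonality to $X$ gives $\xi_4-ub^2-va^2+2yab=0$, that is, $\xi_4=a^2v+b^2u-2aby$. Here $(a,b)\ne0$, since otherwise $\xi=0$. Conversely, any $u,y,v$ and $(a,b)\ne0$ give a null line in this way. We claim
$$X\wedge\xi=\Phi(a,\,b,\,ub-ya,\,yb-va). \tag{6}$$
With $c=ub-ya$, $e=yb-va$, the coordinates of $X\wedge\xi$ are: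

* $(01),(02),(03)$: $a^2,\ ab,\ b^2$;
* $(04)=\xi_4=bc-ae$;
* $(12)=uab-ya^2=ac$;
* $(13)=ub^2-va^2=bc+ae$;
* $(14)=u\xi_4-wa^2=u^2b^2-2abuy+a^2y^2=c^2$;
* $(23)=yb^2-vab=be$;
* $(24)=y\xi_4-wab=a^2vy+b^2uy-aby^2-abuv=ce$;
* $(34)=v\xi_4-wb^2=a^2v^2-2abvy+b^2y^2=e^2$.

For $(a,b)\ne0$ and any $c,e$ the system $ub-ya=c$, $yb-va=e$ is solvable: if $b\ne0$ take $v=0$, $y=e/b$, $u=(c+ya)/b$; if $b=0$ take $y=-c/a$, $v=-e/a$ and any $u$. So $\Phi(\{(a,b)\ne0\})$ is exactly the set of null lines not contained in $\{X_0=0\}$.

**Step 2 ($\mathcal N=\Phi(\mathbf P^3)$).** The aim is to include the lines in $\{X_0=0\}$. The variety $\mathcal N$ of all null lines is closed in $\mathbf P(\Lambda^2W)$. By Witt's theorem $O(5,\mathbf C)$ acts transitively on isotropic $2$-planes. Since $O(5,\mathbf C)=\{\pm1\}\times SO(5,\mathbf C)$ and $-1$ acts trivially on planes, $\mathcal N$ is homogeneous under the connected group $SO(5,\mathbf C)$, hence irreducible. So the nonempty open subset described in Step 1 is dense in $\mathcal N$. Since $\{(a,b)\neq0\}$ is dense in $\mathbf P^3$ and $\Phi(\mathbf P^3)$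 is closed, $\mathcal N=\Phi(\mathbf P^3)\cong\mathbf P^3$. As $\Phi$ is quadratic, the tautological Plücker line bundle restricts to $\mathcal O_{\mathbf P^3}(-2)$.

**Step 3 (definition of $S_\gamma$; proof of Theorem B(1)).** Let $\gamma$ be an unramified null curve and $\Gamma:M\to\mathcal N\cong\mathbf P^3$ its tangent-line map, $\Gamma=[f\wedge f']$. Let $L=\gamma^*\mathcal O(-1)$, and let $P$ be the rank-$2$ bundle spanned by $f,f'$. The map
$$f\otimes f\otimes\partial_z\mapsto f\wedge f'$$
is well defined, because $hf\wedge(hf)'=h^2f\wedge f'$ and both sides scale in the same way under a change of coordinate. It is an isomorphism because $\gamma$ is unramified. So $L^2K^{-1}\cong\Lambda^2P\cong\Gamma^*\mathcal O(-2)$. Hence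
$$S_\gamma:=\gamma^*\mathcal O(-1)\otimes\Gamma^*\mathcal O(1)$$
satisfies $S_\gamma^2\cong K$. It does not depend on the identification $\mathcal N\cong\mathbf P^3$, since two identifications differ by an automorphism of $\mathbf P^3$, which preserves $\mathcal O(1)$. This proves Theorem B(1).

**Step 4 ($S_\gamma\cong S$ for the curves of Section 7).** The aim is to compare two meromorphic sections with the same divisor. Put
$$\psi=(s_1,\ s_2,\ us_2-ys_1,\ ys_2-vs_1).$$
By (1) and (2), $dX=(0,\,s_1^2,\,s_1s_2,\,s_2^2,\,us_2^2+vs_1^2-2ys_1s_2)$, which is $\xi$ for $(a,b)=(s_1,s_2)$. So (6) gives $X\wedge dX=\Phi(\psi)$. Therefore $\psi$ points along $\Gamma$: it is a meromorphic section of $S\otimes\Gamma^*\mathcal O(-1)\subset S\otimes\mathbf C^4$.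

Near $x$ write $X=z^{-m_x}f$ with $f(x)\ne0$. Since $\gamma$ is immersed, $X\wedge X'=z^{-2m_x}f\wedge f'$ has order exactly $-2m_x$. Write $\psi=z^k\psi_0$ with $\psi_0(x)\ne0$. As $\Phi$ is homogeneous quadratic with $\Phi^{-1}(0)=0$, the order of $\Phi(\psi)=z^{2k}\Phi(\psi_0)$ is exactly $2k$. So $\mathrm{ord}_x\psi=-m_x$. On the other hand $X$ is a meromorphic section of $\gamma^*\mathcal O(-1)$ with the same divisor $-\sum m_xx$. Hence $S\otimes\Gamma^*\mathcal O(-1)\cong\gamma^*\mathcal O(-1)$, that is, $S\cong S_\gamma$. This completes the proof of Theorem B(2). $\blacksquare$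

*Example.* For the rational quartic of Section 2 ($s_1=z\sigma$, $s_2=\sigma$) one finds $\psi=(z,\,1,\,-\frac{z^3}6,\,-\frac{z^2}2)\sigma$. So $\Gamma$ is a twisted cubic, and $S_\gamma=\mathcal O(-4)\otimes\mathcal O(3)=\mathcal O(-1)$.

## 9. The gonality bound

Let $\gamma$ be an unramified null curve of degree $d$ that is not a line. The plan is to project $\gamma$ to $\mathbf P^1$ using the two linear forms $\langle\cdot,\xi\rangle$ with $\xi$ in one tangent plane, and to find three base points.

**Step 1 (the image is not in a line).** This makes the hypothesis usable. If $\gamma(M)$ were contained in a line, $\gamma$ would be an unramified covering $M\to\mathbf P^1$, hence an isomorphism onto a line, which is excluded.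

**Step 2 (a base point of order three).** Let $f$ be a local lift near $z=0$. Differentiating $\langle f,f\rangle=\langle f',f'\rangle=0$ gives
$$\langle f,f'\rangle=0,\qquad\langle f,f''\rangle=-\langle f',f'\rangle=0,\qquad\langle f',f''\rangle=0 .$$
The function $\langle f(z),f(0)\rangle$ has value and first two derivatives $\langle f,f\rangle,\langle f',f\rangle,\langle f'',f\rangle$ at $0$, all zero. The function $\langle f(z),f'(0)\rangle$ has $\langle f,f'\rangle,\langle f',f'\rangle,\langle f'',f'\rangle$, all zero. So both vanish to order at least $3$ at $z=0$. Put $P_0=\mathrm{span}(f(0),f'(0))$. If the sections $\langle\cdot,\xi\rangle$, $\xi\in P_0$, of the degree-$d$ bundle $\gamma^*\mathcal O(1)$ form a two-dimensional space, then after removal of base points they define a nonconstant map $M\to\mathbf P^1$ of degree at most $d-3$.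

**Step 3 (the space is two-dimensional).** Otherwise $\langle f,\xi\rangle\equiv0$ for some $0\ne\xi\in P_0$, and $\xi$ is a null vector because $P_0$ is isotropic. Then $h=f\bmod\xi$ takes values in the nondegenerate $3$-dimensional space $\xi^\perp/\xi$, and $h,h'$ span an isotropic subspace, since $\langle f,f\rangle=\langle f,f'\rangle=\langle f',f'\rangle=0$. Isotropic subspaces of a nondegenerate $3$-space have dimension at most $1$, so $h\wedge h'\equiv0$. Moreover $h\not\equiv0$, because otherwise $\gamma$ would be constantly $[\xi]$. So $[h]$ is constant, and $\gamma(M)$ lies in the line spanned by $\xi$ and a lift of $h$. This contradicts Step 1.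

Hence $\mathrm{gon}(M)\le d-3$, which is Theorem B(3). $\blacksquare$
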